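\title{Lindenstrauss spaces and directed nets of $\ell_\infty^n$-subspaces}

\begin{abstract}
A separable Lindenstrauss space is the closure of the union of an increasing sequence of subspaces isometric to $\ell_\infty^n$. We ask whether every Lindenstrauss space is the closure of the union of a net of such subspaces directed by inclusion. The answer is no: there is a compact Hausdorff space $K$ such that $C(K)$ has density character $2^{\mathfrak c}$ and has no dense linear subspace all of whose planes are polyhedral, and there are such examples of every density character $\kappa\ge 2^{\mathfrak c}$. The answer is yes for all Lindenstrauss spaces of density character at most $\aleph_1$. If $2^{\aleph_0}=\aleph_1$ and $2^{\aleph_1}=\aleph_2$, the two results leave no gap.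
\end{abstract}

\section{The question and the results}\label{sec:intro}

All Banach spaces in this paper are real. A \emph{Lindenstrauss space} is a Banach space $X$ whose dual $X^*$ is isometric to $L_1(\mu)$ for some measure $\mu$. The space $\ell_\infty^n$, that is, $\mathbb R^n$ with the maximum norm, is one, since its dual is $\ell_1^n$. So is $C(K)$ for every compact Hausdorff space $K$, since $C(K)^*=M(K)$ is isometric to a space $L_1(\mu)$ by Kakutani's theorem \cite{Kakutani}.

We write $E\cong\ell_\infty^n$ if $E$ is isometrically isomorphic to $\ell_\infty^n$, and we call a subspace $E$ of $X$ \emph{cubic} if $E\cong \ell_\infty^n$ for some finite $n$; its unit ball is then a linear image of a cube. It is known that a separable Lindenstrauss space $X$ contains an increasing sequence $E_1\subset E_2\subset\cdots$ of cubic subspaces whose union is dense in $X$. A nonseparable space cannot be exhausted by a sequence of finite-dimensional subspaces, and the natural substitute is a net. A \emph{cubic net} in $X$ is a family $T$ of cubic subspaces of $X$ that is directed by inclusion (any two members of $T$ are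 contained in a third) and satisfies $X=\overline{\bigcup_{E\in T}E}$. The following has been posed as an open question.

\begin{quote}
\textbf{Problem.} Does every Lindenstrauss space, separable or not, have a cubic net?
\end{quote}

The first examples suggest that it does. In $c_0(\Gamma)$, the vectors supported in a given finite set form a cubic subspace, and these subspaces form a cubic net. If the clopen subsets of $K$ separate points, the spans of the indicator functions of finite clopen partitions of $K$ form a cubic net in $C(K)$: common refinements give directedness, and the union is dense by the Stone--Weierstrass theorem. In $C[0,1]$, the functions that are affine between given nodes $0=t_1<\dots<t_n=1$ form a cubic subspace, because the norm is the largest modulus of a value at a node, and adding nodes enlarges the subspace. Moreover, cubic subspaces are abundant in every $C(K)$. Given $f_1,\dots,f_p\in C(K)$ and $\varepsilon>0$, take a minimal finite open cover $U_1,\dots,U_n$ of $K$ by sets on which every $f_j$ oscillates by at most $\varepsilon$, points $k_i\in U_i\setminus\bigcup_{j\ne i}U_j$, and a subordinate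 partition of unity $\phi_1,\dots,\phi_n$. Then $\phi_i(k_i)=1$, so $\|\sum a_i\phi_i\|=\max|a_i|$, and $\|f_j-\sum_i f_j(k_i)\phi_i\|\le\varepsilon$.

What this last argument does not give is directedness, which asks that two cubic subspaces be contained \emph{exactly} in a third. This has a consequence that can be tested on two vectors. A finite-dimensional normed space is \emph{polyhedral} if its unit ball is a polytope. Equivalently, its norm is the maximum of finitely many linear functionals; hence subspaces of polyhedral spaces are polyhedral, and $\ell_\infty^n$ is polyhedral. If $T$ is a cubic net, then $Y=\bigcup_{E\in T}E$ is a dense linear subspace by directedness, and each $2$-dimensional subspace of $Y$ lies in a member of $T$ and is therefore polyhedral. Our first theorem shows that even this can be impossible.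

We work in ZFC, $\mathfrak c=2^{\aleph_0}$, and $\operatorname{dens}X$ is the density character of $X$, the least cardinality of a dense subset.

\begin{theorem}\label{thm:negative}
There is a compact Hausdorff space $K$ with $\operatorname{dens}C(K)=2^{\mathfrak c}$ such that, for every (possibly empty) compact Hausdorff space $D$, the space $C(K\sqcup D)$ has no dense linear subspace $Y$ all of whose $2$-dimensional subspaces are polyhedral. In particular $C(K\sqcup D)$ has no cubic net, and for every cardinal $\kappa\ge2^{\mathfrak c}$ there is a Lindenstrauss space of density character $\kappa$, even one of the form $C(K')$, without a cubic net.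
\end{theorem}

The second sentence follows from the first. We have just seen that a cubic net yields a subspace $Y$ of the excluded kind. For $\kappa\ge2^{\mathfrak c}$ let $D$ be the one-point compactification of a discrete set of cardinality $\kappa$. The indicator functions of the isolated points are at distance $1$ from each other, and their rational combinations with the constant $1$ are dense, so $\operatorname{dens}C(D)=\kappa$. Since $C(K\sqcup D)=C(K)\oplus_\infty C(D)$, the space $K'=K\sqcup D$ has $\operatorname{dens}C(K')=\kappa$.

\begin{theorem}\label{thm:positive}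
Every Lindenstrauss space of density character at most $\aleph_1$ has a cubic net.
\end{theorem}

\begin{corollary}\label{cor:threshold}
Assume $2^{\aleph_0}=\aleph_1$ and $2^{\aleph_1}=\aleph_2$. Then all Lindenstrauss spaces of density character $\kappa$ have a cubic net if and only if $\kappa\le\aleph_1$.
\end{corollary}

Indeed, under these assumptions $2^{\mathfrak c}=2^{\aleph_1}=\aleph_2$, so every $\kappa$ is covered by one of the two theorems. In ZFC alone, we do not settle the density characters $\kappa$ with $\aleph_2\le\kappa<2^{\mathfrak c}$.

Sections \ref{sec:planes}--\ref{sec:proofA} prove Theorem~\ref{thm:negative}, and Sections \ref{sec:tools}--\ref{sec:proofB} prove Theorem~\ref{thm:positive}. The two proofs are independent, except that Example~\ref{ex:parabola} illustrates both.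

\section{Polyhedral planes in $C(S)$}\label{sec:planes}

We need a property of pairs of continuous functions that follows from polyhedrality and whose failure can be arranged. It says that, near the set where $f$ attains its norm, $g$ can exceed its maximum on that set only linearly in the defect $1-f$.

\begin{lemma}\label{lem:linear}
Let $S$ be a compact Hausdorff space and $f,g\in C(S)$ with $\|f\|=1$ and $f>-1$ on $S$. Suppose that $\operatorname{span}\{f,g\}$ is polyhedral, and put $Q=\{f=1\}$. Then there is $\delta>0$ such that
\begin{equation}\label{eq:linear}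
g(k)\le\max_Qg+\frac{1-f(k)}{\delta}\qquad\text{for all }k\in S.
\end{equation}
\end{lemma}

\begin{proof}
The set $Q$ is nonempty because $\|f\|=1$ and $f>-1$. By polyhedrality, $t\mapsto\|f+tg\|$ is the maximum of finitely many affine functions, so it is affine on some interval $[0,\delta]$: there are $\delta>0$ and $\rho\in\mathbb R$ with $\|f+tg\|=1+\rho t$ for $0\le t\le\delta$. For $t=\delta$ this gives $f(k)+\delta g(k)\le1+\rho\delta$, that is, $g(k)\le\rho+(1-f(k))/\delta$ for all $k$. It remains to show that $\rho\le\max_Qg$.

For $t\in(0,\delta]$ choose $k_t\in S$ with $|f(k_t)+tg(k_t)|=1+\rho t$. Then $1\ge|f(k_t)|\ge1+\rho t-t\|g\|$, so $|f(k_t)|\to1$ as $t\to0$. Since $\min_Sf>-1$, this forces $f(k_t)\to1$, and so $f(k_t)+tg(k_t)>0$ for small $t$. For such $t$ we have $f(k_t)+tg(k_t)=1+\rho t$, and $f(k_t)\le1$ gives $g(k_t)\ge\rho$. A cluster point $k$ of $(k_t)$ as $t\to0$ satisfies $f(k)=1$ and $g(k)\ge\rho$.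
\end{proof}

The hypothesis $f>-1$ ensures that the slope $\rho$ is produced near $Q$ and not near points where $f=-1$. Throughout, $a^+=\max\{a,0\}$.

\begin{example}\label{ex:parabola}
Let $S_0=\{(s,u):0\le s\le1,\ 0\le u\le\sqrt s\}$, $f(s,u)=1-s$ and $g(s,u)=u$. Then $Q=\{(0,0)\}$ and $\max_Qg=0$, while at the point $(s,\sqrt s)$ we have $g=\sqrt s$ and $1-f=s$. No $\delta$ satisfies $\sqrt s\le s/\delta$ for all small $s$, so $\operatorname{span}\{f,g\}$ is not polyhedral. One sees the curvature directly: $\|f+tg\|=\max_s(1-s+t\sqrt s)=1+t^2/4$ for $0\le t\le2$.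
\end{example}

A dense subspace $Y$ of $C(S_0)$ need not contain $f$ and $g$; it only contains functions close to them, and a small change of either function restores \eqref{eq:linear}. Fix $0<\varepsilon<\frac12$. If $f$ is replaced by $f_\varepsilon=1-(s-\varepsilon)^+$, then $Q=\{s\le\varepsilon\}$, $\max_Qg=\sqrt\varepsilon$, and $\sqrt s\le\sqrt\varepsilon+(s-\varepsilon)^+/(2\sqrt\varepsilon)$ by concavity. If $g$ is replaced by $g_\varepsilon=(u-\varepsilon)^+$, then $g_\varepsilon\le(\sqrt s-\varepsilon)^+\le s/(4\varepsilon)$, because $(\sqrt s-2\varepsilon)^2\ge0$.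

Suppose, however, that we may choose the region \emph{after} seeing the perturbed functions. Write $f_\varepsilon=1-r(s)$ and $g_\varepsilon=\Gamma(u)$ with $r(s)=(s-\varepsilon)^+$ and $\Gamma(u)=(u-\varepsilon)^+$, put $\psi(r)=\min\{1,\varepsilon+\sqrt r\}$, and replace $S_0$ by $\{(s,u):0\le s\le 1,\ 0\le u\le\psi(r(s))\}$. On $Q=\{s\le\varepsilon\}$ we have $u\le\varepsilon$, so $\max_Qg_\varepsilon=0$; at the point $(\varepsilon+r,\varepsilon+\sqrt r)$, for small $r>0$, we have $1-f_\varepsilon=r$ and $g_\varepsilon=\sqrt r$. So \eqref{eq:linear} fails again. The upper boundary $w=\psi\circ r$ of the region, which we call its \emph{profile}, is composed of a function $r$ that measures the defect of $f_\varepsilon$ and a function $\psi$ that is adapted to $\Gamma$ alone. Such a $\psi$ exists for every $\Gamma$ that rises at all. Let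
\[
\Psi=C([0,2],[0,1]).
\]

\begin{lemma}\label{lem:psi}
Let $\Gamma:[0,1]\to\mathbb R$ be continuous with $\Gamma(1)>\Gamma(0)$, and let $M(u)=\max_{[0,u]}\Gamma$. Then there are $\psi\in\Psi$ and $\rho>0$ such that
\begin{equation}\label{eq:sqrt}
M(\psi(r))\ge M(\psi(0))+\sqrt r\qquad\text{for }0<r\le\rho.
\end{equation}
\end{lemma}

\begin{proof}
The function $M$ is continuous and nondecreasing, and $M(1)>M(0)$. It may be constant near $0$, so we start $\psi$ at the end of that plateau: let $m=\max\{u:M(u)=M(0)\}$. Then $m<1$, and $M(u)>M(m)$ for $u>m$. Put $u_n=m+(1-m)/n$, so that $u_1=1$ and $u_n\downarrow m$. Choose positive numbers $1\ge r_1>r_2>\cdots\to0$ with $\sqrt{r_n}\le M(u_{n+1})-M(m)$. Let $\psi(0)=m$ and $\psi(r_n)=u_n$, let $\psi$ be affine on each $[r_{n+1},r_n]$, and let $\psi=1$ on $[r_1,2]$. Then $\psi$ is continuous, at $0$ because $u_n\to m$, and takes values in $[m,1]$. For $r\in[r_{n+1},r_n]$ we have $\psi(r)\ge u_{n+1}$, so $M(\psi(r))-M(m)\ge\sqrt{r_n}\ge\sqrt r$. Take $\rho=r_1$.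
\end{proof}

The difficulty is that this order of choices is circular: $Y$ consists of functions on the compact space, so the space must be fixed first. The way out is to build a space that contains all profiles at once, in so many independent copies that the functions in $Y$ cannot notice most of them. The tool is that a continuous function on a large product depends on only countably many coordinates.

\section{The compact space $K$}\label{sec:K}

The space $K$ has many ``horizontal'' intervals, indexed by $\alpha\in A$, that play the role of the $s$-axis in Example~\ref{ex:parabola}, and many ``vertical'' coordinates $x_\beta$, indexed by $\beta\in B$, that play the role of $u$. Over the interval $\alpha$, the coordinate $x_\beta$ is bounded by a profile $w_{\alpha\beta}(s)$. The intervals accumulate at a point $\infty$, over which all coordinates are free. Given $Y$, we shall pick $f_\alpha\in Y$ close to $1-s$ on the interval $\alpha$, and $g\in Y$ close to some $x_\beta$. The system $(w_{\alpha\beta})$ has to meet three needs.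
\begin{enumerate}
\item The defect $r_\alpha$ of $f_\alpha$ is known only after $Y$ is given. So for each $\alpha$ and each profile $w$ there should be uncountably many $\beta$ with $w_{\alpha\beta}=w$; then one of them is ignored by $f_\alpha$.
\item The function $\Gamma$, and with it $\psi$, is known only after $\beta$ and $g$ are chosen. So a single $\beta$ should have $w_{\alpha\beta}=\psi\circ r_\alpha$ with every $\psi\in\Psi$ occurring, each at many $\alpha$.
\item The function $g$ may depend on countably many coordinates $x_\gamma$ with $\gamma\ne\beta$. These should vanish over most of the intervals $\alpha$ in (2), so that there $g$ is a function of $x_\beta$ alone.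
\end{enumerate}
All three are met when $A$ is the set of nodes and $B$ the set of branches of a tree that branches widely and whose height has uncountable cofinality.

\subsection*{The tree}
Let $\theta$ be the ordinal $\mathfrak c\cdot\omega_1$, that is, the order type of $\omega_1\times\mathfrak c$ ordered lexicographically with the first coordinate dominant: $\omega_1$ consecutive blocks, each of the type of the least ordinal of cardinality $\mathfrak c$. Then $|\theta|=\mathfrak c$, and
\begin{equation}\label{eq:cof}
\text{for every countable set $Z\subset\theta$ there is $\xi_0<\theta$ with $\zeta<\xi_0$ for all $\zeta\in Z$,}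
\end{equation}
because $Z$ meets only countably many blocks. The set $\Psi$ has cardinality $\mathfrak c$, since it contains the constants and its elements are determined by their values at rationals. Fix a sequence $(\psi_\xi)_{\xi<\theta}$ that lists all of $\Psi$ in each block. Then every $\psi\in\Psi$ equals $\psi_\xi$ for cofinally many $\xi<\theta$.

Let $\Lambda=C([0,1],[0,1])\times\omega_1$, a set of cardinality $\mathfrak c$. In a label $(w,\eta)\in\Lambda$, the component $w$ is a profile, and $\eta$ serves only to provide uncountably many labels with the same profile. Put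
\[
A=\bigcup_{\xi<\theta}\Lambda^\xi,\qquad B=\Lambda^\theta .
\]
Elements of $A$ are \emph{nodes} and elements of $B$ are \emph{branches}. The length $|\alpha|$ of a node $\alpha\in\Lambda^\xi$ is $\xi$, and we write $\alpha\subset\beta$ if $\beta|_{|\alpha|}=\alpha$. For $\alpha\in A$ and $\beta\in B$ define $w_{\alpha\beta}\in C([0,1],[0,1])$ by
\[
w_{\alpha\beta}=\begin{cases}\text{the first component of }\beta(|\alpha|)&\text{if }\alpha\subset\beta,\\ 0&\text{otherwise.}\end{cases}
\]
Thus a branch chooses its profile at a node $\alpha$ by the step that it takes after passing through $\alpha$, and it has profile $0$ at the nodes that it misses.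

\subsection*{The space}
Give $A$ the discrete topology and let $J=(A\times[0,1])\cup\{\infty\}$ be the one-point compactification of $A\times[0,1]$. A compact subset of $A\times[0,1]$ meets only finitely many of the intervals $\{\alpha\}\times[0,1]$, so every neighborhood of $\infty$ contains all but finitely many of them. Each interval is compact and open, hence clopen in $J$. Let $K\subset J\times[0,1]^B$ be the union of $\{\infty\}\times[0,1]^B$ and the sets
\[
K_\alpha=\{((\alpha,s),x): s\in[0,1],\ x\in[0,1]^B,\ x_\beta\le w_{\alpha\beta}(s)\text{ for all }\beta\in B\},\qquad\alpha\in A .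
\]
The complement of $K$ is the union of the sets $\{((\alpha,s),x):x_\beta>w_{\alpha\beta}(s)\}$, which are open because $w_{\alpha\beta}$ is continuous and $\{\alpha\}\times[0,1]$ is open in $J$. So $K$ is compact, and each $K_\alpha$ is clopen in $K$. The coordinate functions $x_\beta$ belong to $C(K)$, and so do the functions $b_\alpha$ given by $b_\alpha((\alpha,s),x)=1-s$ on $K_\alpha$ and $b_\alpha=0$ elsewhere. We have $0\le b_\alpha\le1$ and $\|b_\alpha\|=1$, since $((\alpha,0),0)\in K_\alpha$.

\begin{lemma}\label{lem:dens}
$\operatorname{dens}C(K)=2^{\mathfrak c}$.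
\end{lemma}

\begin{proof}
We have $|B|=\mathfrak c^{\mathfrak c}=2^{\mathfrak c}$ and $|A|\le\mathfrak c\cdot\mathfrak c^{\mathfrak c}=2^{\mathfrak c}$. The indicator functions of the sets $K_\alpha$ together with the functions $b_\alpha$ and $x_\beta$ separate the points of $K$. By the Stone--Weierstrass theorem the polynomials with rational coefficients in these functions are dense in $C(K)$, and there are at most $2^{\mathfrak c}$ of them. On the other hand $\|x_\beta-x_\gamma\|=1$ for $\beta\ne\gamma$, as one sees on $\{\infty\}\times[0,1]^B$, so a dense set has at least $|B|$ elements.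
\end{proof}

\begin{lemma}\label{lem:countable}
For every $g\in C(K)$ there are countable sets $A_g\subset A$ and $F_g\subset B$ such that
\begin{enumerate}
\item[(a)] $g(j,x)=g(j,x')$ whenever $(j,x),(j,x')\in K$ and $x|_{F_g}=x'|_{F_g}$;
\item[(b)] $g((\alpha,s),x)=g(\infty,x)$ whenever $\alpha\notin A_g$ and $((\alpha,s),x)\in K_\alpha$.
\end{enumerate}
\end{lemma}

\begin{proof}
By Tietze's theorem $g$ extends to $\tilde g\in C(J\times[0,1]^B)$. The finite sums of functions $(j,x)\mapsto u(j)v(x)$, with $u\in C(J)$ and $v$ a polynomial in finitely many coordinates, form an algebra that contains the constants and separates points. So $\tilde g$ is the uniform limit of a sequence of such sums. Let $F_g$ be the countable set of coordinates that occur in the polynomials $v$. For each of the countably many functions $u$ and each $n\ge1$, continuity at $\infty$ gives $|u(\alpha,s)-u(\infty)|<1/n$ for all $s$ and all but finitely many $\alpha$. Let $A_g$ be the union of these finite exceptional sets; for $\alpha\notin A_g$ every $u$ satisfies $u(\alpha,s)=u(\infty)$ for all $s$. The identities in (a) and (b) hold for each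 of the sums, hence for the limit.
\end{proof}

Part (b) is the reason for the point $\infty$: over all but countably many intervals, $g$ copies its values from the single fiber over $\infty$, so the function $\Gamma$ below will not depend on $\alpha$.

\section{No dense subspace with polyhedral planes}\label{sec:proofA}

\begin{proof}[Proof of Theorem~\ref{thm:negative}]
By Lemma~\ref{lem:dens} and the paragraph after the statement of the theorem, it remains to prove the following: if $D$ is compact Hausdorff, then $C(K\sqcup D)$ has no dense linear subspace all of whose $2$-dimensional subspaces are polyhedral. Suppose that $Y$ is such a subspace. Extend $b_\alpha$ and $x_\beta$ by $0$ to $D$.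

\medskip\noindent\emph{Step 1: the functions $f_\alpha$ and their defects.} For each $\alpha\in A$ choose $y_\alpha\in Y$ with $\|y_\alpha-b_\alpha\|<\frac18$, and put $f_\alpha=y_\alpha/\|y_\alpha\|\in Y$. We have $\|y_\alpha\|>\frac78$. If $|y_\alpha(k)|=\|y_\alpha\|$, then $b_\alpha(k)>\frac78-\frac18=\frac34$, so $k\in K_\alpha$ and $y_\alpha(k)>\frac34-\frac18>0$. Hence $f_\alpha$ attains the value $1$, and only on $K_\alpha$. Also $y_\alpha>-\frac18$ everywhere, so $f_\alpha>-\frac17$. Let $F(\alpha)\subset B$ be the countable set that Lemma~\ref{lem:countable} assigns to $f_\alpha|_K$.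

The function $f_\alpha$ depends on $x$ as well as on $s$, so we measure its defect at the best point of each fiber:
\[
r_\alpha(s)=1-\max\{f_\alpha((\alpha,s),x):((\alpha,s),x)\in K_\alpha\},\qquad s\in[0,1].
\]
The map $(s,z)\mapsto((\alpha,s),(w_{\alpha\beta}(s)z_\beta)_{\beta\in B})$ from $[0,1]\times[0,1]^B$ to $K_\alpha$ is continuous and maps $\{s\}\times[0,1]^B$ onto the fiber over $(\alpha,s)$. So $1-r_\alpha(s)$ is the maximum over the fixed compact set $[0,1]^B$ of a jointly continuous function of $(s,z)$, and $r_\alpha$ is continuous. From $-\frac17<f_\alpha\le1$ we get $0\le r_\alpha\le\frac87<2$, and $\min r_\alpha=0$ since $f_\alpha$ attains $1$ on $K_\alpha$. Where $s=1$ we have $b_\alpha=0$, so $y_\alpha<\frac18$ and $f_\alpha<\frac17$; thus $r_\alpha(1)\ge\frac67$. By the intermediate value theorem,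
\begin{equation}\label{eq:onto}
r_\alpha\text{ takes every value in }[0,\tfrac67].
\end{equation}

\medskip\noindent\emph{Step 2: a branch that tries every $\psi$ and is ignored by its nodes.} We define $\beta\in B$ by recursion on $\xi<\theta$. Suppose that $\alpha=\beta|_\xi$ is given. The function $w=\psi_\xi\circ r_\alpha$ lies in $C([0,1],[0,1])$. As $F(\alpha)$ is countable, there is $\eta<\omega_1$ such that $\gamma(\xi)\ne(w,\eta)$ for all $\gamma\in F(\alpha)$. Put $\beta(\xi)=(w,\eta)$. The resulting branch satisfies, for every $\xi<\theta$ and $\alpha=\beta|_\xi$,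
\begin{equation}\label{eq:branch}
\beta\notin F(\alpha),\qquad w_{\alpha\beta}=\psi_\xi\circ r_\alpha .
\end{equation}

\medskip\noindent\emph{Step 3: far along the branch, $g$ is a function of $x_\beta$.} Choose $g\in Y$ with $\|g-x_\beta\|<\frac18$, and let $A_g$, $F_g$ be the sets of Lemma~\ref{lem:countable} for $g|_K$. For each $\gamma\in F_g\setminus\{\beta\}$ pick $\zeta_\gamma<\theta$ with $\gamma(\zeta_\gamma)\neq\beta(\zeta_\gamma)$. By \eqref{eq:cof} there is $\xi_0<\theta$ that exceeds all $\zeta_\gamma$ and the lengths of all nodes in $A_g$. Let $e_\beta\in[0,1]^B$ have $\beta$-coordinate $1$ and all other coordinates $0$, and put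
\[
\Gamma(u)=g(\infty,ue_\beta),\qquad u\in[0,1].
\]
Then $\Gamma$ is continuous and $|\Gamma(u)-u|<\frac18$, so $\Gamma(0)<\frac18<\frac78<\Gamma(1)$. Let $\xi\ge\xi_0$, $\alpha=\beta|_\xi$ and $((\alpha,s),x)\in K_\alpha$. For $\gamma\in F_g\setminus\{\beta\}$ we have $\alpha\not\subset\gamma$, so $w_{\alpha\gamma}=0$ and $x_\gamma=0$. Thus $x$ and $x_\beta e_\beta$ agree on $F_g$. Since $\alpha\notin A_g$, parts (b) and (a) of Lemma~\ref{lem:countable} give
\begin{equation}\label{eq:Gamma}
g((\alpha,s),x)=g(\infty,x)=g(\infty,x_\beta e_\beta)=\Gamma(x_\beta).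
\end{equation}

\medskip\noindent\emph{Step 4: the node at which $\psi$ fits $\Gamma$.} Let $M(u)=\max_{[0,u]}\Gamma$, and let $\psi\in\Psi$ and $\rho>0$ be given by Lemma~\ref{lem:psi}. Choose $\xi\ge\xi_0$ with $\psi_\xi=\psi$ and put $\alpha=\beta|_\xi$. By \eqref{eq:branch}, $w_{\alpha\beta}=\psi\circ r_\alpha$. Let $Q=\{f_\alpha=1\}$.

If $k\in Q$, then $k=((\alpha,s),x)\in K_\alpha$ and $r_\alpha(s)=0$. So $x_\beta\le\psi(0)$, and \eqref{eq:Gamma} gives $g(k)=\Gamma(x_\beta)\le M(\psi(0))$. Hence $\max_Qg\le M(\psi(0))$.

Now let $0<r\le\min\{\rho,\frac67\}$. By \eqref{eq:onto} there is $s$ with $r_\alpha(s)=r$, and there is $x$ with $((\alpha,s),x)\in K_\alpha$ and $f_\alpha((\alpha,s),x)=1-r$. Choose $u\in[0,\psi(r)]$ with $\Gamma(u)=M(\psi(r))$, and let $x'$ be obtained from $x$ by replacing the $\beta$-coordinate by $u$. Since $u\le\psi(r)=w_{\alpha\beta}(s)$, the point $k=((\alpha,s),x')$ lies in $K_\alpha$. Since $\beta\notin F(\alpha)$, Lemma~\ref{lem:countable}(a) gives $f_\alpha(k)=1-r$. By \eqref{eq:Gamma} and \eqref{eq:sqrt}, $g(k)=M(\psi(r))\ge M(\psi(0))+\sqrt r$.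

The span of $f_\alpha$ and $g$ is a subspace of $Y$ of dimension at most $2$, hence polyhedral. Lemma~\ref{lem:linear} with $S=K\sqcup D$ provides $\delta>0$ such that
\[
M(\psi(0))+\sqrt r\le g(k)\le M(\psi(0))+r/\delta
\]
for all $0<r\le\min\{\rho,\frac67\}$. This is false for $r<\delta^2$.
\end{proof}

The intervals are indispensable: by Section~\ref{sec:intro}, no compact space whose clopen sets separate points can serve as $K$. In the proof they enter through \eqref{eq:onto} and through the freedom to choose $u$ anywhere in $[0,\psi(r)]$. The cardinal $2^{\mathfrak c}$ arises because the branch $\beta$ must try all $\mathfrak c$ functions $\psi$, and the tree must offer all branches of that length.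

\section{Tools for the positive result}\label{sec:tools}

For a normed space $Z$, let $B_Z$ be its closed unit ball, and let $\operatorname{ext}C$ be the set of extreme points of a convex set $C$. A Banach space $X$ is regarded as a subspace of $X^{**}$. We use four standard facts. The first two are the only places where the hypothesis $X^*=L_1(\mu)$ enters.

\medskip\noindent\textbf{(F1) Splitting off extreme points.} An \emph{atom} of $\mu$ is a measurable set $a$ of positive measure each of whose measurable subsets has measure $0$ or $\mu(a)$. The extreme points of $B_{L_1(\mu)}$ are the functions $\pm\chi_a/\mu(a)$ with $a$ an atom of finite measure. Two such atoms are equal or disjoint up to null sets, and an integrable function is almost everywhere constant on each of them. Let $X^*=L_1(\mu)$ and let $x_1^*,\dots,x_M^*\in\operatorname{ext}B_{X^*}$ with $x_k^*\ne\pm x_l^*$ for $k\ne l$. Let $N$ be the space of functions in $L_1(\mu)$ that vanish on the corresponding atoms; it is again an $L_1$-space. Then $X^*=\operatorname{span}\{x_l^*\}\oplus_1N$ and $\|\sum c_lx_l^*\|=\sum|c_l|$. Consequently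
\begin{equation}\label{eq:split}
X^{**}=\ell_\infty^M\oplus_\infty N^*\qquad\text{via}\qquad x^{**}\mapsto\bigl((x^{**}(x_l^*))_{l\le M},\ x^{**}|_N\bigr).
\end{equation}

\noindent\textbf{(F2) Injectivity.} The dual of an $L_1$-space is $1$-injective: every bounded operator into it from a subspace of a Banach space extends to the whole space with the same norm. For any $N$, the map $\phi\mapsto(\phi(y^*))_{y^*\in B_N}$ embeds $N^*$ isometrically into $\ell_\infty(B_N)$. If $N$ is an $L_1$-space, extending the inverse of this embedding gives a linear map $\pi:\ell_\infty(B_N)\to N^*$ with $\|\pi\|\le1$ that is the identity on $N^*$.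

\medskip\noindent\textbf{(F3) Principle of local reflexivity} \cite{LR,JRZ}. For finite-dimensional subspaces $Z\subset X^{**}$ and $C\subset X^*$ and $\eta>0$ there is a linear map $R:Z\to X$ such that $\|R\|\le1+\eta$, $Ra=a$ for $a\in Z\cap X$, and $c(Ra)=a(c)$ for $a\in Z$, $c\in C$.

\medskip\noindent\textbf{(F4) Hoffman's lemma} \cite{Hoffman}. For linear functionals $\lambda_1,\dots,\lambda_p$ on a finite-dimensional normed space there is a constant $H$ such that, for all reals $c_1,\dots,c_p$ for which $P=\{z:\lambda_i(z)\le c_i,\ i\le p\}$ is nonempty, every point $b$ has distance at most $H\max_i(\lambda_i(b)-c_i)^+$ from $P$.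

\medskip
We derive three lemmas about functionals.

\begin{lemma}\label{lem:ext}
Let $W$ be a subspace of a Banach space $X$ and $q\in\operatorname{ext}B_{W^*}$. Then there is $x^*\in\operatorname{ext}B_{X^*}$ with $x^*|_W=q$.
\end{lemma}

\begin{proof}
The set $\Phi=\{x^*\in B_{X^*}:x^*|_W=q\}$ is convex, weak$^*$ compact, and nonempty by the Hahn--Banach theorem. By the Krein--Milman theorem it has an extreme point $x^*$. If $x^*$ is the midpoint of $y^*,z^*\in B_{X^*}$, then $q$ is the midpoint of $y^*|_W$ and $z^*|_W$, so both equal $q$. Thus $y^*,z^*\in\Phi$, and $y^*=z^*=x^*$.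
\end{proof}

\begin{lemma}\label{lem:hoffman}
Let $U$ be a subspace of $V=\ell_\infty^M$. There is a constant $H$ such that for every $b\in V^*$ with $\|b|_U\|\le1$ there is $z\in V^*$ with $\|z\|\le1$, $z|_U=b|_U$ and $\|z-b\|\le H(\|b\|-1)^+$.
\end{lemma}

\begin{proof}
Let $u_1,\dots,u_d$ be a basis of $U$. Consider the system in the unknown $z\in V^*$ consisting of $z(e)\le1$ for the $2^M$ vertices $e$ of the cube $B_V$, and $z(u_i)\le b(u_i)$, $-z(u_i)\le-b(u_i)$ for $i\le d$. Its left-hand sides depend only on $V$ and $U$. Its solutions are the $z$ with $\|z\|\le1$ and $z|_U=b|_U$; they form a closed set, which is nonempty by the Hahn--Banach theorem. The point $b$ violates the system by at most $\max_e(b(e)-1)^+=(\|b\|-1)^+$. Apply (F4) and take a nearest solution.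
\end{proof}

The next lemma approximates $B_{W^*}$ by a polytope whose vertices are extreme points, with no error at all on a given polyhedral subspace $E$. Polyhedrality of $E$ is needed: if $W=E$ is the Euclidean plane, the conclusion would say that the disc is the convex hull of a finite set.

\begin{lemma}\label{lem:sigma}
Let $W$ be a finite-dimensional normed space, $E\subset W$ a polyhedral subspace, and $\varepsilon>0$. There is a finite set $\Sigma\subset\operatorname{ext}B_{W^*}$ such that for each $b\in B_{W^*}$ there is $z\in\operatorname{conv}\Sigma$ with $z|_E=b|_E$ and $\|z-b\|\le\varepsilon$.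
\end{lemma}

\begin{proof}
The set $Q=B_{E^*}$ is a polytope: it is given by the finitely many inequalities $a(e)\le1$, where $e$ runs through the vertices of $B_E$. For $a\in Q$ let $B_a=\{b\in B_{W^*}:b|_E=a\}$, a compact convex set that is nonempty by the Hahn--Banach theorem. The plan is to approximate finitely many fibers $B_{a_i}$ and to interpolate between them. For this we need that $a\mapsto B_a$ is continuous in the Hausdorff metric.

Fix $a_0\in Q$. First, points of nearby fibers are close to $B_{a_0}$: otherwise there are $a_n\to a_0$ and $b_n\in B_{a_n}$ whose distances from $B_{a_0}$ are bounded away from $0$, although every cluster point of $(b_n)$ lies in $B_{a_0}$. Second, points of $B_{a_0}$ are close to nearby fibers; here we use that $Q$ is a polytope. Choose $r>0$ such that the inequalities of $Q$ that are strict at $a_0$ hold on the ball of radius $r$ about $a_0$. Let $a\in Q$ with $0<\|a-a_0\|\le r$, and put $\lambda=\|a-a_0\|/r$ and $p=a_0+(a-a_0)/\lambda$. Then $\|p-a_0\|=r$, so $p$ satisfies the inequalities that are strict at $a_0$. If $a_0(e)=1$, then $(a-a_0)(e)\le0$ and so $p(e)\le1$. Hence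 $p\in Q$, and $a=(1-\lambda)a_0+\lambda p$. Pick $b_p\in B_p$. For every $b_0\in B_{a_0}$, the point $(1-\lambda)b_0+\lambda b_p$ lies in $B_a$ and has distance at most $2\lambda=2\|a-a_0\|/r$ from $b_0$. This proves continuity at $a_0$.

As $Q$ is compact, there is $\tau>0$ such that the Hausdorff distance of $B_a$ and $B_{a'}$ is at most $\varepsilon/2$ whenever $\|a-a'\|\le\tau$. Intersect $Q$ with the cells of a grid in $E^*$ whose cells are parallelepipeds of diameter at most $\tau$. This writes $Q$ as a finite union of polytopes of diameter at most $\tau$; let $a_1,\dots,a_p$ be all their vertices. Let $N_i\subset B_{a_i}$ be a finite $\varepsilon/2$-net of $B_{a_i}$. By Minkowski's theorem, each point of the compact convex set $B_{W^*}$ is a convex combination of finitely many of its extreme points. Write each element of each $N_i$ in this way, and let $\Sigma$ be the finite set of extreme points used.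

Given $b\in B_{W^*}$, the functional $a=b|_E$ lies in one of the small polytopes, so $a=\sum\lambda_ia_i$ is a convex combination of vertices with $\|a_i-a\|\le\tau$. Choose $b_i\in B_{a_i}$ with $\|b_i-b\|\le\varepsilon/2$, and $b_i'\in N_i$ with $\|b_i'-b_i\|\le\varepsilon/2$. Then $z=\sum\lambda_ib_i'$ lies in $\operatorname{conv}\Sigma$, $z|_E=\sum\lambda_ia_i=b|_E$, and $\|z-b\|\le\varepsilon$.
\end{proof}

\section{Joining two cubic subspaces after a small isometry}\label{sec:join}

Two cubic subspaces $E$, $F$ of a Lindenstrauss space need not lie in a third: in Example~\ref{ex:parabola} the lines $E=\mathbb Rf$ and $F=\mathbb Rg$ are isometric to $\ell_\infty^1$, and $E+F$ is not polyhedral. But it is enough to move one of them slightly. Let $p$ be the piecewise affine function that interpolates $\sqrt s$ at nodes $0=s_0<\dots<s_n=1$, and let $g'(s,u)=u\,p(s)/\sqrt s$ for $s>0$ and $g'(0,0)=0$. Then $0\le g'\le p(s)$, so $g'$ is continuous, $\|g'\|=g'(1,1)=1$, and $|g-g'|\le\sqrt s-p(s)$ is small if the nodes are dense enough. The range of $(f,g')$ is the polygon $\{(1-s,v):0\le v\le p(s)\}$, so $\|af+bg'\|$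 is a maximum over its finitely many vertices, and $\operatorname{span}\{f,g'\}$ is polyhedral. In general, $E$ can be kept fixed, and $F$ can be moved by a small isometry that fixes $E\cap F$.

\begin{proposition}\label{prop:join}
Let $X$ be a Lindenstrauss space, $E$ and $F$ cubic subspaces of $X$, $x\in X$ and $\varepsilon>0$. Then there are a cubic subspace $G\supset E$ and a linear isometric embedding $\varphi:F\to G$ such that $\varphi y=y$ for $y\in E\cap F$, $\|\varphi-\mathrm{id}_F\|\le\varepsilon$, and $d(x,G)\le\varepsilon$.
\end{proposition}

The space $G$ will be the range of an isometric embedding $S:\ell_\infty^M\to X$. We evaluate vectors of $W=E+F+\mathbb Rx$ at finitely many extreme functionals $x_1^*,\dots,x_M^*$, which gives a map $A:W\to\ell_\infty^M$, and we look for $S$ such that $SA$ is close to the identity on $W$ and equal to it on $E$. In the bidual \eqref{eq:split} we let the first component of $Sv$ be $v$ itself; then $\|Sv\|\ge\|v\|$, and $S$ is isometric as soon as $\|S\|\le1$. The second component must assign a functional on $\ell_\infty^M$ to each $y^*\in B_N$. Lemma~\ref{lem:sigma} does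 so for each $y^*$ separately, with no linearity in $y^*$, and the projection $\pi$ of (F2) restores linearity. Local reflexivity then brings the operator from $X^{**}$ into $X$, but at the price of a norm $1+\eta$. Lemma~\ref{lem:hoffman} restores norm $1$, but again in $X^{**}$. Alternating the two steps with summable errors gives $S$ in the limit.

\begin{proof}
We may assume $W=E+F+\mathbb Rx\ne\{0\}$. It suffices to obtain, for arbitrary $\varepsilon>0$, the bounds $\|\varphi-\mathrm{id}_F\|\le2\varepsilon$ and $d(x,G)\le2\varepsilon\|x\|$.

\medskip\noindent\emph{The functionals and the map $A$.} Let $\Sigma$ be given by Lemma~\ref{lem:sigma} for $W$, $E$, $\varepsilon$. The coordinate functionals of $E\cong\ell_\infty^n$ are extreme points of $B_{E^*}=B_{\ell_1^n}$, and likewise for $F$. By Lemma~\ref{lem:ext}, extend each element of $\Sigma$ and each coordinate functional of $E$ and of $F$ to an extreme point of $B_{X^*}$. Keeping one representative of each pair $\pm x^*$, we get $x_1^*,\dots,x_M^*\in\operatorname{ext}B_{X^*}$ with $x_k^*\ne\pm x_l^*$ for $k\ne l$. Let $V=\ell_\infty^M$ and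
\[
A:W\to V,\qquad Aw=(x_l^*(w))_{l\le M}.
\]
Then $\|A\|\le1$, and $A$ is isometric on $E$ and on $F$, because up to sign their coordinate functionals are among the restrictions of the $x_l^*$. Let $N$ and $\pi$ be as in (F1) and (F2), let $C=\operatorname{span}\{x_l^*\}$ and $U=A(E)$, and let $H$ be the constant of Lemma~\ref{lem:hoffman} for $U\subset V$. Choose $\eta\in(0,1]$ with $(1+\eta)\varepsilon+2H\eta\le2\varepsilon$, and put $\eta_n=2^{-n}\eta$.

\medskip\noindent\emph{Operators into the bidual.} For any family $z=(z_{y^*})_{y^*\in B_N}$ in $B_{V^*}$ define, using \eqref{eq:split},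
\[
T_z:V\to X^{**},\qquad T_zv=\bigl(v,\ \pi\bigl((z_{y^*}(v))_{y^*\in B_N}\bigr)\bigr).
\]
This map is linear, $\|T_z\|\le1$, and $(T_zv)(x_l^*)=v_l$ for all $l$. Suppose that $v\in V$ and $w\in X$ satisfy $x_l^*(w)=v_l$ for all $l$. Then $w=(v,w|_N)$ in \eqref{eq:split}, and $w|_N=\pi((y^*(w))_{y^*\in B_N})$ since $\pi$ is the identity on $N^*$. Therefore
\begin{equation}\label{eq:T}
\|T_zv-w\|\le\sup_{y^*\in B_N}|z_{y^*}(v)-y^*(w)| .
\end{equation}

\medskip\noindent\emph{A first approximation.} Let $y^*\in B_N$. Lemma~\ref{lem:sigma} for $b=y^*|_W$ gives a convex combination $\sum_{\sigma\in\Sigma}\lambda_\sigma\sigma$ that agrees with $y^*$ on $E$ and is within $\varepsilon$ of $y^*|_W$. Each $\sigma$ is of the form $\pm x_l^*|_W$, so this combination equals $\sum_lc_lx_l^*|_W$ with $\sum|c_l|\le1$. In other words, it equals $z_{y^*}\circ A$, where $z_{y^*}(v)=\sum c_lv_l$ defines an element of $B_{V^*}$. For the family $z$ so obtained, \eqref{eq:T} with $v=Aw$ gives $\|T_zAw-w\|\le\varepsilon\|w\|$ for $w\in W$ and $T_zAe=e$ for $e\in E$. Let $R$ be given by (F3) for $Z=T_z(V)+W$, $C$ and $\eta_1$, and put $S_1=RT_z:V\to X$.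 We claim that, for $n=1$,
\begin{equation}\label{eq:Sn}
\|S_n\|\le1+\eta_n,\qquad S_nAe=e\ \ (e\in E),\qquad x_l^*(S_nv)=v_l\ \ (v\in V,\ l\le M).
\end{equation}
Indeed, $\|R\|\,\|T_z\|\le1+\eta_1$, $S_1Ae=Re=e$, and $x_l^*(RT_zv)=(T_zv)(x_l^*)=v_l$. Also $S_1Aw-w=R(T_zAw-w)$ for $w\in W$, so $\|S_1A-\mathrm{id}_W\|\le(1+\eta)\varepsilon$.

\medskip\noindent\emph{Correcting the norm.} Suppose that $S_n:V\to X$ satisfies \eqref{eq:Sn}. For $y^*\in B_N$ let $b=y^*\circ S_n\in V^*$. Then $\|b\|\le1+\eta_n$, and $|b(Ae)|=|y^*(e)|\le\|e\|=\|Ae\|$ for $e\in E$, so $\|b|_U\|\le1$; here we use that $A$ is isometric on $E$. Lemma~\ref{lem:hoffman} gives $z_{y^*}\in B_{V^*}$ with $z_{y^*}|_U=b|_U$ and $\|z_{y^*}-b\|\le H\eta_n$. For this new family $z$, apply \eqref{eq:T} with $w=S_nv$, which is allowed by the third part of \eqref{eq:Sn}. It gives $\|T_z-S_n\|\le H\eta_n$ and $T_z=S_n$ on $U$; in particular $T_zAe=e$ for $e\in E$. Let $R$ be given by (F3) for $Z=T_z(V)+S_n(V)$, $C$ and $\eta_{n+1}$, and put $S_{n+1}=RT_z$. Then $\|S_{n+1}\|\le1+\eta_{n+1}$; $S_{n+1}Ae=Re=e$ because $e\in Z\cap X$; and $x_l^*(S_{n+1}v)=(T_zv)(x_l^*)=v_l$.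 So \eqref{eq:Sn} holds for $n+1$. Since $R$ is the identity on $S_n(V)\subset X$, we have $S_{n+1}-S_n=R(T_z-S_n)$, and so $\|S_{n+1}-S_n\|\le2H\eta_n$.

\medskip\noindent\emph{The limit.} Since $\sum_{n\ge1}2H\eta_n=2H\eta$, the limit $S=\lim S_n:V\to X$ exists and $\|S-S_1\|\le2H\eta$. From \eqref{eq:Sn} we get $\|S\|\le1$, $SAe=e$ for $e\in E$, and $x_l^*(Sv)=v_l$. The last identity gives $\|Sv\|\ge\max_l|v_l|=\|v\|$, so $S$ is isometric and $G=S(V)$ is cubic. Moreover $\|SA-\mathrm{id}_W\|\le(1+\eta)\varepsilon+2H\eta\le2\varepsilon$. Put $\varphi=SA|_F$. It maps $F$ into $G$, it is isometric because $A|_F$ and $S$ are, it fixes $E\cap F$, and $\|\varphi-\mathrm{id}_F\|\le2\varepsilon$. Finally $E=SA(E)\subset G$ and $d(x,G)\le\|SAx-x\|\le2\varepsilon\|x\|$.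
\end{proof}

\section{Chains and density character $\aleph_1$}\label{sec:proofB}

Call a linear subspace $Y$ of $X$ a \emph{cubic chain} if $Y=\bigcup_kE_k$ for cubic subspaces $E_1\subset E_2\subset\cdots$. Every finite-dimensional subspace of such a $Y$ lies in some $E_k$, since the finitely many vectors of a basis do. We show that a cubic chain can be enlarged to a cubic chain that has a given vector in its closure. The first attempt is to choose cubic $F_k\supset E_k$ approximating $x$ better and better. To nest them, $F_{k+1}$ would have to contain both $F_k$ and $E_{k+1}$, and Proposition~\ref{prop:join} allows this only after $F_k$ is moved. So $F_k$ is moved once at every later stage. The moves are summable and all fix $E_k$, and the limit positions are nested.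

\begin{proposition}\label{prop:chain}
Let $X$ be a Lindenstrauss space, $E_1\subset E_2\subset\cdots$ cubic subspaces of $X$, and $x\in X$. Then there are cubic subspaces $F_1'\subset F_2'\subset\cdots$ of $X$ with $E_k\subset F_k'$ for all $k$ and $x\in\overline{\bigcup_kF_k'}$.
\end{proposition}

\begin{proof}
Put $F_1=E_1$. Given a cubic $F_k\supset E_k$, apply Proposition~\ref{prop:join} with $E=E_{k+1}$, $F=F_k$ and $\varepsilon=2^{-k}$. We obtain a cubic $F_{k+1}\supset E_{k+1}$ with $d(x,F_{k+1})\le2^{-k}$ and an isometric embedding $\varphi_k:F_k\to F_{k+1}$ with $\|\varphi_k-\mathrm{id}\|\le2^{-k}$ that fixes $E_k\subset E_{k+1}\cap F_k$.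

For $y\in F_k$ put $y_k=y$ and $y_{j+1}=\varphi_jy_j\in F_{j+1}$ for $j\ge k$. Then $\|y_j\|=\|y\|$ and $\|y_{j+1}-y_j\|\le2^{-j}\|y\|$. So $\chi_ky=\lim_jy_j$ exists, and $\chi_k:F_k\to X$ is a linear isometric embedding with $\|\chi_k-\mathrm{id}\|\le\sum_{j\ge k}2^{-j}=2^{1-k}$ and $\chi_k=\chi_{k+1}\varphi_k$. If $y\in E_k$, then $y\in E_j$ for all $j\ge k$, so every $\varphi_j$ fixes $y$ and $\chi_ky=y$. Put $F_k'=\chi_k(F_k)$. It is cubic, it contains $E_k$, and $F_k'=\chi_{k+1}(\varphi_k(F_k))\subset F_{k+1}'$. Choose $y\in F_{k+1}$ with $\|y-x\|\le2^{-k}$. Then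
\[
\|\chi_{k+1}y-x\|\le2^{-k}\|y\|+2^{-k}\le2^{-k}(\|x\|+1)+2^{-k},
\]
so $d(x,F'_{k+1})\to0$.
\end{proof}

\begin{lemma}\label{lem:diag}
The union of an increasing sequence $Y^1\subset Y^2\subset\cdots$ of cubic chains is a cubic chain.
\end{lemma}

\begin{proof}
Write $Y^i=\bigcup_kE_k^i$ with cubic $E_1^i\subset E_2^i\subset\cdots$. Put $G_1=E_1^1$. Given a cubic $G_j\subset Y^j$, the space $G_j+E_j^1+\dots+E_j^j$ is a finite-dimensional subspace of $Y^{j+1}$, so it lies in some $E_k^{j+1}$, which we call $G_{j+1}$. The $G_j$ increase, and $E_k^i\subset E_j^i\subset G_{j+1}$ for $j=\max\{i,k\}$. Hence $\bigcup_jG_j=\bigcup_iY^i$.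
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
Let $X\ne\{0\}$ be a Lindenstrauss space with a dense subset $\{x_\alpha:\alpha<\omega_1\}$, repetitions allowed. We construct an increasing family $(Y_\alpha)_{\alpha<\omega_1}$ of cubic chains with $x_\alpha\in\overline{Y_{\alpha+1}}$. Let $Y_0$ be a line, which is isometric to $\ell_\infty^1$. Given $Y_\alpha$, Proposition~\ref{prop:chain} provides a cubic chain $Y_{\alpha+1}\supset Y_\alpha$ with $x_\alpha$ in its closure. For a limit ordinal $\alpha<\omega_1$ let $Y_\alpha=\bigcup_{\gamma<\alpha}Y_\gamma$. As $\alpha$ is countable, it is the supremum of an increasing sequence $(\alpha_i)$, so $Y_\alpha=\bigcup_iY_{\alpha_i}$ is a cubic chain by Lemma~\ref{lem:diag}.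

Let $Y=\bigcup_{\alpha<\omega_1}Y_\alpha$, a linear subspace whose closure contains every $x_\alpha$, and let $T$ be the family of all cubic subspaces of $X$ contained in $Y$. If $E,E'\in T$, then the finite-dimensional space $E+E'$ lies in some $Y_\alpha$, hence in one of the cubic subspaces whose union is $Y_\alpha$, and that subspace belongs to $T$. So $T$ is directed by inclusion. Its union is $Y$, because each $Y_\alpha$ is a union of members of $T$. Thus $T$ is a cubic net.
\end{proof}

If $X$ is separable and $x_0,x_1,\dots$ is a dense sequence, the construction can stop at $Y_\omega$, which is a dense cubic chain; this recovers the separable statement of Section~\ref{sec:intro}. The bound $\aleph_1$ is used at limit stages, where each $\alpha<\omega_1$ is the supremum of a sequence. Beyond $\omega_1$ the space reached so far is a directed union that need not be a chain, and Proposition~\ref{prop:chain}, which composes a sequence of corrections, no longer applies.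

\begin{thebibliography}{9}

\bibitem{Hoffman} Hoffman, Hoffman's lemma, 1952.

\bibitem{JRZ} Johnson, Rosenthal and Zippin, principle of local reflexivity.

\bibitem{Kakutani} Kakutani, $M(K)$ is isometric to an $L_1(\mu)$.

\bibitem{LR} Lindenstrauss and Rosenthal, principle of local reflexivity.

\end{thebibliography}
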